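\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Coefficients of odd univalent functions that omit a value}


\begin{abstract}
Let $f(z)=z+\cdots$ be an odd univalent function in the unit disc that omits the value $c$. It was conjectured that all its coefficients are bounded by $2|c|$. We show that this is false for the coefficient of $z^{2n-1}$ for every $n\ge 500$, and that for these $n$ it fails by a fixed factor greater than $1$. The bound is true for $n=2$, and for all $n$ if $f$ omits the whole ray from $c$ to $\infty$ that points away from the origin. The disproof is a second variation around the extremal function $z/(1-z^2)$. The variation is a quadratic form that is negative on every single frequency we need, but becomes positive when one high frequency is coupled to many low ones, because of a divergent harmonic sum.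
\end{abstract}

\section{The question and the answer}

Write $\mathbb D=\{|z|<1\}$ and let $\{g\}_n$ be the coefficient of $z^n$ in the Taylor expansion of $g$ at $0$. Let $S$ be the class of functions $f(z)=z+\sum_{k\ge2}\{f\}_kz^k$ that are analytic and univalent in $\mathbb D$. We write $f\ne c$ if $f$ omits the value $c$, that is, $f(z)\neq c$ for all $z\in\mathbb D$.

A theorem of Milin states that every odd $f\in S$ satisfies
\begin{equation}\label{milin}
|\{f\}_{2n-1}|\le e^{\delta/2}\qquad(n=2,3,\dots),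
\end{equation}
where $\delta<0.312$ is Milin's constant. The following conjecture is posed in \cite{book}: \emph{if the odd function $f\in S$ omits the value $c$, then $e^{\delta/2}$ in \eqref{milin} can be replaced by $2|c|$}, that is,
\begin{equation}\label{conj}
|\{f\}_{2n-1}|\le 2|c|\qquad(n=2,3,\dots).
\end{equation}

To see what this asks, recall the square-root transform. If $f\in S$ is odd, then $f(z)^2$ is even, so $f(z)^2=g(z^2)$ with $g(z)=z+\cdots$ analytic in $\mathbb D$. If $g(z^2)=g(\zeta^2)$, then $f(z)=\pm f(\zeta)=f(\pm\zeta)$ and $z^2=\zeta^2$, so $g\in S$. Conversely, for $g\in S$ the function $f(z)=z\sqrt{g(z^2)/z^2}$, with the branch equal to $1$ at $0$, is odd and vanishes only at $0$. If $f(z)=f(\zeta)$, then $z^2=\zeta^2$; and $\zeta=-z$ would give $f(z)=-f(z)$, hence $z=0$. So $z=\zeta$ in all cases, and $f\in S$. Moreover $f$, being odd, omits $c$ if and only if it omits $\pm c$, that is, if and only if $g\ne c^2$. Koebe's one-quarter theorem says that $|w|\ge\frac14$ whenever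 $g\in S$ omits $w$. Hence always
\begin{equation}\label{koebe}
2|c|\ge1 .
\end{equation}
Equality in Koebe's theorem holds only for the rotations of $z/(1-z)^2$, so equality in \eqref{koebe} holds only for the rotations of
\[
f_0(z)=\frac z{1-z^2}=z+z^3+z^5+\cdots,\qquad c=\pm\tfrac i2 ,
\]
whose coefficients $\{\cdot\}_{2n-1}$ all have modulus $1=2|c|$. (Indeed $f_0(z)=\frac i2$ means $(z-i)^2=0$, so $f_0\ne\frac i2$.) Thus \eqref{conj} is correct, with equality for every $n$, at the smallest possible value of $|c|$, and it follows from \eqref{milin} as soon as $2|c|\ge e^{\delta/2}$. It is natural to guess that it also holds in between. It does for $n=2$, and it does for functions with real coefficients and $c$ real or purely imaginary. In general it does not.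

For $n\ge2$ put
\[
R_n=\sup\Big\{\frac{|\{f\}_{2n-1}|}{2|c|}:\ f\in S\text{ odd},\ f\ne c\Big\}.
\]
(Here $c\ne0$, since $f(0)=0$.) The pair $(f_0,\frac i2)$ shows that $R_n\ge1$, and the conjecture says that $R_n\le1$ for all $n\ge2$.

\begin{theorem}\label{main}
\begin{enumerate}
\item[(i)] $R_n>1$ for every $n\ge500$. In particular the conjecture is false.
\item[(ii)] Moreover $\inf_{n\ge500}R_n>1$; and $R_n\le e^{\delta/2}$ for all $n\ge 2$, where $\delta$ is Milin's constant.
\item[(iii)] $R_2=1$, and $R_{n'}\ge R_n$ whenever $2n'-1=k(2n-1)$ with $k\ge1$ odd.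
\item[(iv)] If $f\in S$ is odd and omits the whole ray $\{sc:s\ge1\}$, then $|\{f\}_{2n-1}|\le2|c|$ for all $n\ge2$. This applies in particular if $f$ has real coefficients, $c\in\mathbb R\cup i\mathbb R$ and $f\ne c$. The bound is sharp for all $n$: take $f=f_0$, $c=\frac i2$.
\end{enumerate}
\end{theorem}

The value $500$ is not claimed to be optimal, and the cases $3\le n\le499$ are not decided here.

The upper bound in (ii) is immediate from \eqref{milin} and \eqref{koebe}. The rest goes as follows. Section~\ref{sec:ref} replaces pairs $(f,c)$ by univalent functions $v$ with $v(z)v(\zeta)\ne1$; the pair $(f_0,\frac i2)$ becomes $v(z)=z$. In these terms (iii) and (iv) are short (Section~\ref{sec:pos}), and one sees where a counterexample must be sought: $v(\mathbb D)$ must leave the unit disc. Section~\ref{sec:var} perturbs the disc and computes the second variation, a quadratic form $Q$. Section~\ref{sec:form} makes $Q$ positive.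

\section{A reformulation without the omitted value}\label{sec:ref}

Let $\mathcal B$ be the set of analytic univalent functions $v$ on $\mathbb D$ with
\[
v(0)=0,\qquad v(z)v(\zeta)\ne1\quad\text{for all }z,\zeta\in\mathbb D .
\]
Taking $z=\zeta$ we see that $v$ omits $1$ and $-1$. For $v\in\mathcal B$ and $N\ge1$ let
\begin{equation}\label{Lambda}
\Lambda_N(v)=\Big\{\frac{(v/z)^{1/2}}{1-v}\Big\}_N=\sum_{j=0}^N\big\{(v/z)^{j+1/2}\big\}_{N-j}.
\end{equation}
The second form comes from $\frac1{1-v}=\sum_j v^j=\sum_jz^j(v/z)^j$ near $0$. Since $v/z$ has no zeros, it has an analytic logarithm $L$ in $\mathbb D$, and $(v/z)^s$ means $e^{sL}$. Another choice of $L$ changes at most the sign of $\Lambda_N(v)$, and only $|\Lambda_N(v)|$ will matter.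

\begin{lemma}\label{reform}
$R_n=\sup_{v\in\mathcal B}|\Lambda_{n-1}(v)|$ for $n\ge2$. More precisely:
\begin{enumerate}
\item[(a)] Each $v\in\mathcal B$ yields an odd $f\in S$ and $c\ne0$ with $f\ne c$ and $|\{f\}_{2n-1}|=2|c|\,|\Lambda_{n-1}(v)|$ for all $n\ge2$.
\item[(b)] Each pair consisting of an odd $f\in S$ and a value $c$ with $f\ne c$ arises in this way.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Put $w=-1/(4v'(0))$ and
\[
g=\frac{-4wv}{(1-v)^2}=\frac{v}{v'(0)(1-v)^2}.
\]
As $v$ omits $1$, $g$ is analytic, with $g(0)=0$ and $g'(0)=1$. From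
\[
x(1-y)^2-y(1-x)^2=(x-y)(1-xy)
\]
we see that $g(z)=g(\zeta)$ only if $v(z)=v(\zeta)$ or $v(z)v(\zeta)=1$. The second is excluded and the first gives $z=\zeta$, so $g\in S$. Next, $g=w$ at some point would mean $(1-v)^2=-4v$, that is, $(1+v)^2=0$ there, which is impossible since $v$ omits $-1$. Let $c^2=w$ and let $f$ be the square-root transform of $g$. Then $f\ne c$. Since $f(z)/z=(g/z)^{1/2}$ evaluated at $z^2$,
\[
\{f\}_{2n-1}=\{(g/z)^{1/2}\}_{n-1}=\pm v'(0)^{-1/2}\Lambda_{n-1}(v),\qquad |v'(0)|^{-1/2}=2|w|^{1/2}=2|c|.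
\]

(b) Let $f(z)^2=g(z^2)$ and $w=c^2$; then $c\ne0$ since $f(0)=0$, and $g\in S$ omits $w$. Let $P=\sqrt{1-g/w}$ with $P(0)=1$; this is analytic and zero-free. It is univalent because $g$ is. If $P(z)=-P(\zeta)$, then $g(z)=g(\zeta)$, so $z=\zeta$ and $P(z)=0$, a contradiction. Hence
\begin{equation}\label{PP}
P(z)+P(\zeta)\ne0\qquad(z,\zeta\in\mathbb D).
\end{equation}
With $\zeta=0$ this shows that $P$ omits $-1$, so $v=(P-1)/(P+1)$ is analytic and univalent, with $v(0)=0$. Clearing denominators, $v(z)v(\zeta)=1$ is equivalent to $P(z)+P(\zeta)=0$, so $v\in\mathcal B$ by \eqref{PP}. Finally $1-v=2/(P+1)$ gives $-4v/(1-v)^2=1-P^2=g/w$, and comparing derivatives at $0$ gives $-4v'(0)=1/w$. So $(f,c)$ arises from $v$ as in (a), with $c$ the appropriate square root of $w$.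
\end{proof}

The extremal pair $(f_0,\frac i2)$ corresponds to $v(z)=z$, for which $\Lambda_N(v)=\{1/(1-z)\}_N=1$ for all $N$. In terms of the image domain, $\mathcal B$ consists of the conformal maps, fixing $0$, of $\mathbb D$ onto simply connected plane domains that contain $0$ but no two points, distinct or equal, with product $1$. The unit disc is one of them. The question is whether another such domain can do better.

\section{Where the conjecture holds}\label{sec:pos}

If $v(\mathbb D)$ stays inside the unit disc, the bound $|\Lambda_N(v)|\le1$ is a classical fact in disguise.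

\begin{proof}[Proof of Theorem~\ref{main}(iv)]
Suppose $f$ omits $\{sc:s\ge1\}$, and use the notation of the proof of Lemma~\ref{reform}(b). If $g(z^2)=sc^2$ with $s\ge1$, then $f(z)=\pm\sqrt s\,c$, and since $f$ is odd it takes the value $\sqrt s\,c$, a contradiction. So $g$ omits $\{sw:s\ge1\}$, and $1-g/w$ omits $(-\infty,0]$. Therefore $P$ is given by the principal branch of the root, so $\operatorname{Re}P>0$ and $|v|<1$. This is the only place where the ray is used.

Let $N=n-1$ and $V(z)=z\sqrt{v(z^2)/z^2}$. Then $V$ is odd, $V(z)^2=v(z^2)$ and $|V|<1$. In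
\[
\frac1{1-V}=\frac1{1-V^2}+\frac V{1-V^2}
\]
the first summand is even and the second odd. Hence $\{1/(1-V)\}_{2N+1}=\{V/(1-V^2)\}_{2N+1}=\pm\Lambda_N(v)$, the last step because $V/(1-V^2)$ is $z$ times the function $\pm(v/z)^{1/2}/(1-v)$ evaluated at $z^2$. The function $F=(1+V)/(1-V)=\frac2{1-V}-1$ has positive real part and $F(0)=1$, so Carath\'eodory's lemma gives $|\{F\}_k|\le2$ for $k\ge1$. Thus $|\Lambda_N(v)|\le1$, and $|\{f\}_{2n-1}|\le2|c|$ by Lemma~\ref{reform}.

Now let $f$ have real coefficients, $f\neq c$ and $c^2\in\mathbb R$. Then $g$, $P$ and $v$ have real coefficients, so $|v(z)|^2=v(z)v(\bar z)\ne1$. Since $v(0)=0$ and $\mathbb D$ is connected, $|v|<1$. Hence $\operatorname{Re}P>0$, so $P^2=1-g/w$ omits $(-\infty,0]$, $g$ omits $\{sw:s\ge1\}$, and $f$ omits $\{sc:s\ge1\}$: the hypothesis of the first part holds. Sharpness was seen in the introduction.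
\end{proof}

\begin{proof}[Proof of Theorem~\ref{main}(iii)]
If $f(z)^2=g(z^2)$, then $\{f\}_3=\frac12\{g\}_2$, and Bieberbach's theorem $|\{g\}_2|\le2$ together with \eqref{koebe} gives $|\{f\}_3|\le1\le2|c|$. As $R_2\ge1$, we get $R_2=1$.

Let $k\ge1$ be odd and $2n'-1=k(2n-1)$. For $v\in\mathcal B$ with $L=\log(v/z)$ put $v_k(z)=z\,e^{L(z^k)/k}$, so that $v_k(z)^k=v(z^k)$. If $v_k(z)=v_k(\zeta)$, then $z^k=\zeta^k$, so $\zeta=\omega z$ with $\omega^k=1$. Since $v_k(\omega z)=\omega v_k(z)$, and $v_k$ vanishes only at $0$, we get $\omega=1$ or $z=0$. So $v_k$ is univalent. If $v_k(z)v_k(\zeta)=1$, then $v(z^k)v(\zeta^k)=1$, which is impossible. Hence $v_k\in\mathcal B$.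

Let $N=n-1$ and $M=n'-1$, so $M+\frac12=k(N+\frac12)$; it is here that $k$ must be odd, for $M$ to be an integer. In
\[
\Lambda_M(v_k)=\sum_{j=0}^M\big\{e^{(j+1/2)L(z^k)/k}\big\}_{M-j}
\]
only the $j$ with $M-j=kr$, $r$ an integer $\ge0$, contribute. For these $j+\frac12=k(i+\frac12)$ with $i=N-r$, and $j\ge0$ means $i\ge0$. The contribution is $\{e^{(i+1/2)L(z^k)}\}_{k(N-i)}=\{(v/z)^{i+1/2}\}_{N-i}$. Summing over $0\le i\le N$ we get $\Lambda_M(v_k)=\Lambda_N(v)$, and Lemma~\ref{reform} gives $R_{n'}\ge R_n$.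
\end{proof}

The proof of (iv) shows that $|\Lambda_N(v)|\le1$ whenever $|v|<1$. So a counterexample needs a $v\in\mathcal B$ whose image sticks out of the unit disc somewhere, and compensates for this elsewhere.

\section{Perturbing the disc}\label{sec:var}

\subsection{Which perturbations are allowed, and the case $N=1$}

This subsection is heuristic; the proof is in the next one. Consider a nearly circular domain
\begin{equation}\label{Omega}
\Omega=\{\rho e^{i\theta}:0\le\rho<e^{\varepsilon u(\theta)}\}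
\end{equation}
with $u$ smooth and $2\pi$-periodic and $\varepsilon>0$ small. If $\rho e^{i\theta}$ and its inverse $\rho^{-1}e^{-i\theta}$ both lie in $\Omega$, then $-\varepsilon u(-\theta)<\log\rho<\varepsilon u(\theta)$; and such a $\rho$ exists exactly when $u(\theta)+u(-\theta)>0$. So we need $u(\theta)+u(-\theta)\le0$, and to lose as little room as possible we take $u$ \emph{odd}. What the domain gains at angle $\theta$ it gives back at angle $-\theta$.

Write the conformal map onto $\Omega$ as $v=ze^p$. On $z=e^{i\eta}$ we have $v=e^{\operatorname{Re}p+i(\eta+\operatorname{Im}p)}$, so the boundary condition is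
\[
\operatorname{Re}p(e^{i\eta})=\varepsilon u\big(\eta+\operatorname{Im}p(e^{i\eta})\big).
\]
With $p=\varepsilon p_1+\varepsilon^2p_2+\cdots$ this becomes
\begin{equation}\label{orders}
\operatorname{Re}p_1=u,\qquad \operatorname{Re}p_2=u'\operatorname{Im}p_1\qquad\text{on }|z|=1 .
\end{equation}

Take $N=1$ and $u(\theta)=\sin\theta$. Then $p_1=-iz$, $\operatorname{Im}p_1=-\cos\eta$, and $\operatorname{Re}p_2=-\cos^2\eta$ gives $p_2=-\frac12(1+z^2)$. By \eqref{Lambda}, $\Lambda_1(ze^p)=e^{3p(0)/2}+\frac12p'(0)e^{p(0)/2}$, and with $p(0)=-\frac12\varepsilon^2$, $p'(0)=-i\varepsilon$ up to higher order,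
\[
\Lambda_1=1-\tfrac i2\varepsilon-\tfrac34\varepsilon^2+O(\varepsilon^3),\qquad|\Lambda_1|^2=1+\big(\tfrac14-\tfrac32\big)\varepsilon^2+O(\varepsilon^3)=1-\tfrac54\varepsilon^2+O(\varepsilon^3).
\]
The structure is the same for all $N$. Since $u$ is odd, $p_1$ has imaginary coefficients, so the first-order change of $\Lambda_N$ is purely imaginary: the disc is a critical point of $|\Lambda_N|$, and the second order decides. The second-order change of $|\Lambda_N|^2$ has two parts: the square of the first-order term, which is never negative, and twice the second-order change of $\operatorname{Re}\Lambda_N$, which comes from $p_2$ and from $p_1^2$. For $N=1$ these are $\frac14$ and $-\frac32$, and the loss wins, as it must since $R_2=1$. We now do the same computation for all $N$.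

\subsection{The second variation}

Fix $N\ge1$ and let $\nu=N+\frac12$ and $x_+=\max(x,0)$. For real $\psi_1,\dots,\psi_N$ put $Q(\psi)=\sum_{k,l=1}^Nq_{kl}\psi_k\psi_l$, where
\begin{equation}\label{Q}
q_{kl}=(\nu-k)(\nu-l)-(\nu-k-l)_+\Big(\nu-\frac{k+l}2\Big)-\frac12(k+l)\big(\nu-|k-l|\big).
\end{equation}

Since frequencies up to $N$ occur, $\varepsilon$ has to be compared with $1/N$; we write $\varepsilon=t/N$. For part (ii) of the theorem it is essential that the error term below does not depend on $N$.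

\begin{lemma}\label{variation}
Let $N\ge1$, $\sigma>0$, $\sum_k|\psi_k|\le\sigma$ and $0<t\le1/(4\sigma)$. Then there is $v\in\mathcal B$ with
\[
|\Lambda_N(v)|^2\ge1+\frac{t^2}{N^2}\,Q(\psi)-90\,\sigma^3t^3 .
\]
\end{lemma}

\begin{proof}
Let $\varepsilon=t/N$ and $x=t\sigma$, so $0<x\le\frac14$. For a polynomial $\phi$ let $\|\phi\|=\sum_k|\{\phi\}_k|$; then $\|\phi\tilde\phi\|\le\|\phi\|\,\|\tilde\phi\|$ and $|\phi|\le\|\phi\|$ on $\overline{\mathbb D}$. Put
\begin{gather*}
u(\eta)=\sum_k\psi_k\sin k\eta,\qquad p_1(z)=-i\sum_k\psi_kz^k,\\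
p_2(z)=-\frac14\sum_{k,l}(k+l)\psi_k\psi_l\big(z^{k+l}+z^{|k-l|}\big),\\
p=\varepsilon p_1+\varepsilon^2p_2-c_1,\quad c_1=\frac{4x^3}N,\qquad v=ze^p .
\end{gather*}
The polynomials $p_1,p_2$ solve \eqref{orders}. Indeed, on $z=e^{i\eta}$ we have $\operatorname{Re}p_1=u$, $\operatorname{Im}p_1=-\sum_l\psi_l\cos l\eta$, and
\[
\operatorname{Re}p_2=-\frac12\sum_{k,l}(k+l)\psi_k\psi_l\cos k\eta\cos l\eta=-\sum_{k,l}k\psi_k\psi_l\cos k\eta\cos l\eta=u'\operatorname{Im}p_1 ,
\]
the middle step by the symmetry in $k,l$. The constant $c_1$ shrinks the image slightly; it makes up for the neglected orders, so that $v(\mathbb D)$ lies inside $\Omega$ exactly. We use the bounds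
\[
|u^{(r)}|\le\sigma N^r,\qquad\|p_1\|\le\sigma,\qquad\|p_2\|\le\tfrac14\cdot2N\cdot2\sigma^2=N\sigma^2,
\]
and, since $p_1,p_2$ have degrees at most $N$ and $2N$, $|p_1'|\le N\sigma$ and $|p_2'|\le2N^2\sigma^2$ on $\overline{\mathbb D}$.

\emph{Univalence.} On $\overline{\mathbb D}$ we have $|zp'|\le\varepsilon N\sigma+2\varepsilon^2N^2\sigma^2=x+2x^2\le\frac38$. Hence $\operatorname{Re}(zv'/v)=\operatorname{Re}(1+zp')>0$ on $\overline{\mathbb D}$ and, by continuity, on a slightly larger disc. By the standard criterion $v$ is starlike and univalent there. So $v(\partial\mathbb D)$ is a Jordan curve with interior $v(\mathbb D)$.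

\emph{The image lies in $\Omega$.} Let $h(\eta)=\operatorname{Im}p(e^{i\eta})=\varepsilon\operatorname{Im}p_1+\varepsilon^2\operatorname{Im}p_2$. Then $|h|\le(x+x^2)/N\le2x/N$. Taylor's formula gives
\begin{align*}
\varepsilon u(\eta+h)&\ge\varepsilon u+\varepsilon u'h-\tfrac12\varepsilon\sigma N^2h^2\\
&\ge\varepsilon u+\varepsilon^2u'\operatorname{Im}p_1-\varepsilon^3|u'|\,|p_2|-\tfrac12\varepsilon\sigma N^2h^2\\
&\ge\varepsilon u+\varepsilon^2u'\operatorname{Im}p_1-\frac{x^3}N-\frac{2x^3}N
=\operatorname{Re}p(e^{i\eta})+c_1-\frac{3x^3}N>\operatorname{Re}p(e^{i\eta}) .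
\end{align*}
Since $v(e^{i\eta})=e^{\operatorname{Re}p+i(\eta+h)}$, the curve $v(\partial\mathbb D)$ lies in the domain $\Omega$ of \eqref{Omega}. The complement of $\Omega$ in the Riemann sphere is a union of closed radial segments ending at $\infty$; it is connected, contains $\infty$ and misses the curve, so it lies in the exterior of the curve. Hence $v(\mathbb D)\subset\Omega$. As $u$ is odd, $\Omega$ contains no two points with product $1$, by the discussion after \eqref{Omega}. So $v\in\mathcal B$.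

\emph{The coefficient.} Put $m=N-j$ in \eqref{Lambda}, with $L=p$, so that $j+\frac12=\nu-m$, and expand the exponential:
\[
\Lambda_N(v)=\sum_{m=0}^N\{e^{(\nu-m)p}\}_m=1+\sum_{r\ge1}\frac1{r!}\sum_{m=0}^N(\nu-m)^r\{p^r\}_m .
\]
Here $0<\nu-m\le\nu\le2N$. From $4x\le1$ we get
\[
\|p\|\le\frac{x+x^2+4x^3}N\le\frac{2x}N,\qquad\|p-\varepsilon p_1\|\le\frac{x^2+4x^3}N\le\frac{2x^2}N,\qquad\|p+\varepsilon p_1\|\le\frac{3x}N .
\]
We keep the terms of order at most $\varepsilon^2$ and collect the rest in $\varrho$.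
\begin{itemize}
\item The terms with $r\ge3$ are together at most $\sum_{r\ge3}(4x)^r/r!\le(4x)^3(e-\frac52)\le16x^3$ in modulus.
\item For $r=1$ the constant $c_1$ contributes at most $2Nc_1=8x^3$.
\item For $r=2$, $\|p^2-\varepsilon^2p_1^2\|\le\|p-\varepsilon p_1\|\,\|p+\varepsilon p_1\|\le6x^3/N^2$, so replacing $p^2$ by $\varepsilon^2p_1^2$ changes the sum by at most $\frac12(2N)^2\cdot6x^3/N^2=12x^3$.
\end{itemize}
Therefore $\Lambda_N(v)=1-i\varepsilon\alpha+\varepsilon^2A+\varrho$ with $|\varrho|\le36x^3$ and real numbers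
\[
\alpha=\sum_{k=1}^N(\nu-k)\psi_k,\qquad A=\sum_{m=0}^N(\nu-m)\{p_2\}_m+\frac12\sum_{m=0}^N(\nu-m)^2\{p_1^2\}_m .
\]
The real part of $\Lambda_N(v)$ is $X=1+\varepsilon^2A+\operatorname{Re}\varrho$, and $X^2\ge2X-1$; the square of the imaginary part is at least $\varepsilon^2\alpha^2-2|\varepsilon\alpha||\varrho|$, where $|\varepsilon\alpha|\le\varepsilon N\sigma=x\le\frac14$. Hence
\[
|\Lambda_N(v)|^2\ge1+\varepsilon^2(2A+\alpha^2)-\tfrac52|\varrho|\ge1+\varepsilon^2(2A+\alpha^2)-90x^3 .
\]

It remains to see that $2A+\alpha^2=Q(\psi)$. In the sums for $A$ the exponent $|k-l|$ is always at most $N$, while $k+l$ counts only if $k+l\le N$, that is, if $\nu-k-l>0$. Since $p_1^2=-\sum\psi_k\psi_lz^{k+l}$,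
\[
2A+\alpha^2=\sum_{k,l}\psi_k\psi_l\Big[(\nu-k)(\nu-l)-\tfrac12(k+l)\big((\nu-k-l)_++\nu-|k-l|\big)-(\nu-k-l)_+^2\Big],
\]
and $\frac12(k+l)(\nu-k-l)_++(\nu-k-l)_+^2=(\nu-k-l)_+\big(\nu-\frac{k+l}2\big)$. This is \eqref{Q}.
\end{proof}

\section{Making the quadratic form positive}\label{sec:form}

\subsection{The entries we need}

Let $N\ge4$, $K=\lfloor N/2\rfloor$ and $a=N+\frac32$. We use only the low frequencies $1,\dots,K$ and the high frequency $N$.

\emph{Low--low.} Let $k\le l$ and $k+l\le N$, and put $s=k+l$. The first two terms of \eqref{Q} are $\nu^2-\nu s+kl$ and $-(\nu^2-\frac32\nu s+\frac12s^2)$, and the last is $-\frac12\nu s+\frac12(l^2-k^2)$. All terms with $\nu$ cancel, and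
\[
q_{kl}=kl-\tfrac12(k+l)^2+\tfrac12(l^2-k^2)=-k^2 .
\]
So $-q_{kl}=\min(k,l)^2$ for $k,l\le K$: low frequencies are cheap, at a cost independent of $N$.

\emph{Low--high.} For $k\le K$ we have $(\nu-k-N)_+=0$, and
\begin{equation}\label{beta}
\beta_k:=-q_{kN}=\tfrac12(k+N)(k+\tfrac12)-\tfrac12(\nu-k)=\tfrac12\big[a(k-\tfrac12)+k^2+\tfrac14\big].
\end{equation}

\emph{High--high.} Here
\[
d:=-q_{NN}=N\nu-\tfrac14=a^2-\tfrac52a+\tfrac54<a^2 .
\]

\subsection{One, two and three frequencies}

Since $q_{kk}=-k^2$ for $k\le K$ and $q_{NN}=-d<0$, none of these frequencies helps by itself. (Nor does a combination of low ones: see the diagonal form in the proof of Lemma~\ref{diag}.) Any gain must come from the coupling $\beta_k$ with the frequency $N$, which is of the order $ka$ and so is large compared with the cost $k^2$ if $k$ is small. Normalize $\psi_N=1$. With one low frequency,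
\[
Q=-k^2\psi_k^2-2\beta_k\psi_k-d\le\frac{\beta_k^2}{k^2}-d .
\]
This is not enough: by \eqref{beta}, $\beta_k/k\le\frac12(a+k)\le\frac34a$, and $\frac9{16}a^2<d$ because $a\ge\frac{11}2$. Now use the frequencies $1$, $2$ and $N$. In the variables $\tau_1=\psi_1+\psi_2$ and $\tau_2=\psi_2$ the cost of the low frequencies is
\[
\psi_1^2+2\psi_1\psi_2+4\psi_2^2=\tau_1^2+3\tau_2^2 ,
\]
and $\beta_1\psi_1+\beta_2\psi_2=\beta_1\tau_1+(\beta_2-\beta_1)\tau_2$. The maximum of $Q$ is therefore
\[
\beta_1^2+\tfrac13(\beta_2-\beta_1)^2-d,\qquad\text{where}\quad\beta_1=\tfrac a4+\tfrac58,\quad\beta_2-\beta_1=\tfrac12(a+3).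
\]
The gains of the two variables, roughly $\frac1{16}a^2$ and $\frac1{12}a^2$, \emph{add up}. The next one will be about $\frac1{20}a^2$, then $\frac1{28}a^2$, and in general at least $\frac{a^2}{4(2j-1)}$ for $j\ge2$. The series $\sum\frac1{2j-1}$ diverges, and the number $K$ of available low frequencies grows with $N$. So for large $N$ the total gain must exceed the fixed cost $d<a^2$.

\subsection{Diagonalization}

Let $\gamma_1=\beta_1=\frac a4+\frac58$ and
\[
\gamma_j=\beta_j-\beta_{j-1}=\tfrac12(a+2j-1)\qquad(2\le j\le K).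
\]

\begin{lemma}\label{diag}
Let $\tau_1,\dots,\tau_K$ be real and $\tau_{K+1}=0$. Put $\psi_N=1$, $\psi_k=\tau_k-\tau_{k+1}$ for $1\le k\le K$, and $\psi_k=0$ for $K<k<N$. Then
\[
Q(\psi)=\sum_{j=1}^K\bigg[\frac{\gamma_j^2}{2j-1}-(2j-1)\Big(\tau_j+\frac{\gamma_j}{2j-1}\Big)^2\bigg]-d .
\]
\end{lemma}

\begin{proof}
We have $\tau_j=\sum_{k=j}^K\psi_k$. From $\min(k,l)^2=\sum_{j\le\min(k,l)}(2j-1)$ we get $\sum_{k,l\le K}\min(k,l)^2\psi_k\psi_l=\sum_{j\le K}(2j-1)\tau_j^2$, and from $\beta_k=\sum_{j\le k}\gamma_j$ we get $\sum_{k\le K}\beta_k\psi_k=\sum_{j\le K}\gamma_j\tau_j$. Hence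
\[
-Q(\psi)=\sum_{j=1}^K\big[(2j-1)\tau_j^2+2\gamma_j\tau_j\big]+d ,
\]
and it remains to complete the squares.
\end{proof}

The best choice is thus $\tau_j=T_j$ for $1\le j\le K$, where
\[
T_j=-\frac{\gamma_j}{2j-1},\qquad\text{so}\qquad T_j=-\frac12-\frac a{2(2j-1)}\quad(2\le j\le K).
\]
We will also need, for $1\le J<K$,
\begin{equation}\label{harm}
\sum_{j=J+1}^K\frac1{2j-1}\ge\int_{J+1}^{K+1}\frac{dx}{2x-1}=\frac12\ln\frac{2K+1}{2J+1}\ge\frac12\ln\frac N{2J+1}.
\end{equation}

\subsection{Each $n\ge500$}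

\begin{proof}[Proof of Theorem~\ref{main}(i)]
Let $N=n-1\ge499$ and take $\tau_j=T_j$ for all $j\le K$ in Lemma~\ref{diag}. With $\frac{(a+m)^2}{4m}=\frac{a^2}{4m}+\frac a2+\frac m4$ for $m=2j-1$, and $\sum_{j=2}^K(2j-1)=K^2-1$,
\[
Q(\psi)=\Big(\frac a4+\frac58\Big)^2+\frac{a^2}4\sum_{j=2}^K\frac1{2j-1}+\frac a2(K-1)+\frac{K^2-1}4-d .
\]
By \eqref{harm} with $J=1$, the second term is at least $\frac{a^2}8\ln\frac N3$. Since $K\ge\frac{N-1}2=\frac12(a-\frac52)$,
\[
\frac a2(K-1)\ge\frac{a^2}4-\frac{9a}8,\qquad\frac{K^2-1}4\ge\frac1{16}\Big(a^2-5a+\frac94\Big).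
\]
Inserting $(\frac a4+\frac58)^2=\frac{a^2}{16}+\frac{5a}{16}+\frac{25}{64}$ and $d=a^2-\frac52a+\frac54$ we obtain
\begin{align*}
Q(\psi)&\ge a^2\Big[\frac18\ln\frac N3+\frac1{16}+\frac14+\frac1{16}-1\Big]+a\Big[\frac5{16}-\frac98-\frac5{16}+\frac52\Big]+\frac{25}{64}+\frac9{64}-\frac54\\
&=\frac{a^2}8\Big(\ln\frac N3-5\Big)+\frac{11}8a-\frac{23}{32}.
\end{align*}
As $N/3>166>e^5$, we have $Q(\psi)>0$. For this fixed $N$ and $\psi$, let $\sigma=\sum_k|\psi_k|$. The term $t^2Q(\psi)/N^2$ dominates $90\sigma^3t^3$ for small $t>0$, so Lemma~\ref{variation} gives $v\in\mathcal B$ with $|\Lambda_N(v)|>1$. By Lemma~\ref{reform}(a) there is an odd $f\in S$ omitting some $c$ with $|\{f\}_{2n-1}|>2|c|$.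
\end{proof}

\subsection{A uniform factor}

The choice just made is not good enough for (ii). There $|\tau_1|=\gamma_1$ is of order $N$, so $\sigma$ grows with $N$, and Lemma~\ref{variation} forces $t\to0$. The lowest frequencies are responsible, and the remedy is to give them up: start the harmonic sum at $j\approx\kappa N$ with a small fixed $\kappa$. By \eqref{harm} the sum is then still at least about $\frac12\ln\frac1{2\kappa}$, independently of $N$, and this is enough if $\kappa$ is small. We take $\kappa=1/25000$.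

\begin{proof}[Proof of Theorem~\ref{main}(ii)]
The upper bound was noted after the theorem. For the lower bound let first $N\ge25000$ and $K_0=\lfloor N/25000\rfloor$, so that $1\le K_0<K$. In Lemma~\ref{diag} take
\[
\tau_j=0\quad(j\le K_0),\qquad\tau_j=T_j\quad(K_0<j\le K).
\]
The terms with $j\le K_0$ vanish. Since $\gamma_j^2/(2j-1)\ge a^2/(4(2j-1))$ for $j\ge2$, \eqref{harm} with $J=K_0$ yields
\[
Q(\psi)\ge\frac{a^2}8\ln\frac N{2K_0+1}-d\ge a^2\Big(\frac18\ln\frac{25000}3-1\Big)\ge\frac{a^2}8\ge\frac{N^2}8 ,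
\]
where we used $2K_0+1\le3K_0\le3N/25000$ and $25000/3>8333>e^9$.

Now we bound $\sum|\psi_k|$. We have $\psi_k=0$ for $k<K_0$ and $\psi_{K_0}=-T_{K_0+1}=|T_{K_0+1}|$. For $K_0<k<K$,
\[
\psi_k=T_k-T_{k+1}=-\frac a{4k^2-1}<0 ,
\]
and $\psi_K=T_K<0$; these negative terms have sum $\tau_{K_0+1}=T_{K_0+1}$. Hence, using $2K_0+1\ge K_0+1>N/25000$ and $a\le2N$,
\[
\sum_{k=1}^N|\psi_k|=1+2|T_{K_0+1}|=2+\frac a{2K_0+1}\le50002=:\sigma .
\]
This $\sigma$ does not depend on $N$. Lemma~\ref{variation} with $t=1/(1440\,\sigma^3)\le1/(4\sigma)$ gives $v\in\mathcal B$ with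
\[
|\Lambda_N(v)|^2\ge1+\tfrac18t^2-90\sigma^3t^3=1+\tfrac1{16}t^2 .
\]
By Lemma~\ref{reform}, $R_n^2\ge1+\frac1{16}t^2$ for all $n\ge25001$, with the same $t>0$. For the finitely many $n$ with $500\le n\le25000$ we have $R_n>1$ by (i). So $\inf_{n\ge500}R_n>1$.
\end{proof}

\begin{remark}
The proof of (ii) describes the counterexamples for $n=N+1\ge25001$. The function $v$ maps $\mathbb D$ into the domain $\rho<e^{\varepsilon u(\theta)}$ and, up to the correction $c_1$ and errors of higher order, onto it. Here $\varepsilon=t/N$ and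
\[
u(\theta)=\sin N\theta+|T_{K_0+1}|\sin K_0\theta-\sum_{K_0<k<K}\frac a{4k^2-1}\sin k\theta-|T_K|\sin K\theta .
\]
By the proof of (iv), no such $v$ can stay inside the unit disc.
\end{remark}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book (source of the problem).
\end{thebibliography}

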